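\title{A subspace of $\ell_1$ whose unit ball is not uniformly homeomorphic to the Hilbert ball}

\begin{abstract}
We construct a closed infinite-dimensional subspace $X$ of $\ell_1$, an $\ell_1$-sum of finite-dimensional spaces, whose unit ball is not uniformly homeomorphic to the unit ball of $\ell_2$. This answers negatively the question whether every infinite-dimensional closed subspace of $L_1(0,1)$ has such a ball. The obstruction is a lifting property: Euclidean balls of growing dimension cannot be lifted through $\ell_1$ with a common bound and a common modulus of continuity. This is proved by Fourier analysis on the discrete cube. For a natural family of subspaces of $L_1(0,1)$ the obstruction is the only one.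
\end{abstract}

\section{The question and the results}

All Banach spaces are real; $B_X$ and $S_X$ denote the closed unit ball and the unit sphere of $X$. Two metric spaces are \emph{uniformly homeomorphic} if there is a uniformly continuous bijection between them whose inverse is uniformly continuous. Such a map between unit balls may ignore the linear structure altogether, and very different spaces can have uniformly homeomorphic balls. The basic example is the Mazur map $f\mapsto\operatorname{sgn}(f)|f|^{1/2}$, which carries $B_{L_1}$ onto $B_{L_2}$ and $B_{\ell_1}$ onto $B_{\ell_2}$ (Lemma~\ref{lem:mazur}). Which balls, then, are uniformly homeomorphic to $B_{\ell_2}$?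

Let $\sigma_1,\sigma_2,\dots$ be independent random signs, each equal to $\pm1$ with probability $\frac12$. A space $X$ has \emph{cotype} $p\ge2$ if there is $c>0$ such that $(\mathbb E\|\sum_{i\le n}\sigma_ix_i\|^p)^{1/p}\ge c(\sum_{i\le n}\|x_i\|^p)^{1/p}$ for all finite sequences in $X$, and it has \emph{non-trivial cotype} if this holds for some $p<\infty$. A basis $(e_n)$ with biorthogonal functionals $(e_n^*)$ is \emph{unconditional} if $\sum_ne_n^*(x)e_n$ converges unconditionally for every $x$. A space is \emph{super-reflexive} if every space finitely representable in it is reflexive; the spaces $L_p$, $1<p<\infty$, are examples. The following three facts are known.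
\begin{itemize}
\item[(A)] (Odell--Schlumprecht) If $X$ is infinite-dimensional, has an unconditional basis and has non-trivial cotype, then $B_X$ is uniformly homeomorphic to $B_{\ell_2}$.
\item[(B)] If $E$ is a closed infinite-dimensional subspace of a super-reflexive space with an unconditional basis, or of a super-reflexive Banach lattice, then $B_E$ is uniformly homeomorphic to $B_{\ell_2}$.
\item[(C)] If $X$ fails to have non-trivial cotype, then $B_X$ is not uniformly homeomorphic to a subset of $\ell_2$.
\end{itemize}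
Subspaces are allowed in (B) but not in (A), and $L_1(0,1)$ is a lattice with non-trivial cotype that is not super-reflexive. This leads to the question answered here.

\medskip
\noindent\textbf{Question.} \emph{If $X$ is a closed infinite-dimensional subspace of $L_1(0,1)$, is $B_X$ uniformly homeomorphic to $B_{\ell_2}$?}
\medskip

The evidence points to a positive answer. Every such $X$ has cotype $2$ (see Section~\ref{sec:prelim}), so the obstruction (C) is absent; indeed the Mazur map embeds $B_X$ uniformly into $L_2$. The answer is yes for $X=L_1(0,1)$ and $X=\ell_1$, and by (A) whenever $X$ has an unconditional basis. It is yes when $X$ is reflexive: then $X$ is isomorphic to a subspace of $L_p$ for some $1<p<\infty$ \cite{Rosenthal}, (B) applies to that subspace, and isomorphic spaces have uniformly homeomorphic balls (Lemma~\ref{lem:normalize}). Nevertheless the answer is no. The invariant that detects this is an approximate extension property.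

\begin{definition}
A Banach space $X$ has \emph{property} (E) if for every subset $A$ of a Hilbert space $H$, every bounded uniformly continuous $f:A\to X$ and every $\varepsilon>0$ there is a bounded uniformly continuous $F:H\to X$ with $\sup_{a\in A}\|F(a)-f(a)\|\le\varepsilon$.
\end{definition}

We write $(\bigoplus_jE_j)_1$ for the $\ell_1$-sum: the space of families $(x_j)$, $x_j\in E_j$, with norm $\sum_j\|x_j\|<\infty$. The vector $x_j$ is the \emph{$j$-th block}.

\begin{theorem}\label{thm:main}
There is a closed infinite-dimensional subspace $X\subset\ell_1$ (hence, isometrically, $X\subset L_1(0,1)$), an $\ell_1$-sum of finite-dimensional spaces, which fails \textup{(E)}. Consequently $B_X$ is not uniformly homeomorphic to $B_{\ell_2}$. More generally, $B_W$ is not uniformly homeomorphic to $B_{\ell_2}$ for any Banach space $W$ having a complemented subspace isomorphic to $X$.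
\end{theorem}

A \emph{finite-dimensional decomposition} of $X$ is a sequence of finite-dimensional subspaces $E_j$ such that each $x\in X$ is uniquely a convergent sum $\sum_jx_j$ with $x_j\in E_j$. The summands of the space in Theorem~\ref{thm:main} form one.

\begin{corollary}\label{cor:fdd}
The space $X$ of Theorem~\ref{thm:main} is not complemented in any Banach space with an unconditional basis and non-trivial cotype. In \textup{(A)}, ``unconditional basis'' cannot be weakened to ``finite-dimensional decomposition'', even for an $\ell_1$-sum of finite-dimensional spaces inside $\ell_1$.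
\end{corollary}

\begin{proof}
If $X$ were complemented in such a space $W$, then (A) applied to $W$ would contradict the last sentence of Theorem~\ref{thm:main}. The second assertion holds because $X$ has cotype $2$.
\end{proof}

The space $X$ is a finite-dimensional version of a family for which the question can be decided completely. We say that $Z$ \emph{contains uniformly complemented $\ell_2^N$'s} if there are $K$ and, for all $N$, operators $J_N:\ell_2^N\to Z$ and $P_N:Z\to\ell_2^N$ with $P_NJ_N=\mathrm{Id}$, $\|J_N\|\le1$ and $\|P_N\|\le K$.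

\begin{theorem}\label{thm:family}
Let $Z\ne\{0\}$ be a closed subspace of $L_1(0,1)$ and $Q:\ell_1\to Z$ a linear surjection with $\|Q\|\le1$. Let $Y_n=\{(2^{-n}y,Qy):y\in\ell_1\}\subset\ell_1\oplus_1Z$ and $X_Q=(\bigoplus_{n\ge1}Y_n)_1$, a closed subspace of $(\bigoplus_n(\ell_1\oplus_1Z))_1$, which embeds isometrically in $L_1(0,1)$. The following are equivalent:
\begin{itemize}
\item[(a)] $B_{X_Q}$ is uniformly homeomorphic to $B_{\ell_2}$;
\item[(b)] $X_Q$ has \textup{(E)};
\item[(c)] there is a uniformly continuous $s:B_Z\to\ell_1$ with $Qs(z)=z$ for all $z\in B_Z$.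
\end{itemize}
Condition \textup{(c)} fails whenever $Z$ contains uniformly complemented $\ell_2^N$'s, in particular for every infinite-dimensional reflexive $Z\subset L_1(0,1)$ (for example $Z\cong\ell_2$). It holds for $Z\cong\ell_1$.
\end{theorem}

For $Z\cong\ell_2$, every $Y_n$ is isomorphic to $\ell_1$, so $X_Q$ is assembled from pieces whose balls are all uniformly homeomorphic to $B_{\ell_2}$, and yet $B_{X_Q}$ is not.

The proof of Theorem~\ref{thm:main} is a chain of three implications. A uniform homeomorphism with $B_{\ell_2}$ gives (E), and for a subspace $X$ of $L_1$ property (E) gives an approximate retraction of $B_{L_1}$ onto $X$ (Section~\ref{sec:E}). For sums of graphs such as $X_Q$, an approximate retraction gives approximate liftings through $\ell_1$ (Section~\ref{sec:graphs}). Such liftings of Euclidean balls do not exist uniformly in the dimension (Section~\ref{sec:cube}). Section~\ref{sec:family} closes the chain into a circle for the spaces $X_Q$. Facts (A), (B), (C) are not used in the proofs of the two theorems.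

\section{Moduli, the Mazur map and Khintchine's inequality}\label{sec:prelim}

The \emph{modulus} of a map $f$ between subsets of normed spaces is the nondecreasing function $\Omega(t)=\sup\{\|f(a)-f(a')\|:\|a-a'\|\le t\}$; the map is uniformly continuous exactly when $\Omega(t)\to0$ as $t\to0$. It is often easier to work with affine bounds.

\begin{lemma}\label{lem:affine}
Let $f$ be a map from a subset $A$ of a normed space to a normed space.
\begin{itemize}
\item[(i)] If $f$ is uniformly continuous and $A$ is bounded and convex, then $f$ is bounded.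
\item[(ii)] If $f$ is bounded and uniformly continuous, then for every $\alpha>0$ there is $\lambda$ with $\|f(a)-f(a')\|\le\alpha+\lambda\|a-a'\|$ for all $a,a'\in A$. Conversely, these estimates imply uniform continuity.
\end{itemize}
\end{lemma}

\begin{proof}
(i) Take $\delta>0$ with $\Omega(\delta)\le1$ and cut the segment between two points of $A$ into at most $k=\lceil\operatorname{diam}(A)/\delta\rceil$ pieces of length at most $\delta$; the images of the two points are within $k$ of each other. (ii) If $\|f\|\le c$ and $\Omega(\delta)\le\alpha$, take $\lambda=2c/\delta$: pairs at distance at most $\delta$ are covered by $\alpha$, the others by $2c\le\lambda\|a-a'\|$. Conversely, the estimates give $\limsup_{t\to0}\Omega(t)\le\alpha$ for every $\alpha>0$.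
\end{proof}

For real $a$ put $Ma=\operatorname{sgn}(a)|a|^{1/2}$, so that $M^{-1}a=a|a|$. Applied pointwise, $M$ is the \emph{Mazur map} $L_1\to L_2$ or $\ell_1\to\ell_2$.

\begin{lemma}\label{lem:mazur}
For real $a,b$,
\begin{equation}\label{eq:mazur}
|Ma-Mb|^2\le2|a-b|,\qquad\big|a|a|-b|b|\big|\le(|a|+|b|)\,|a-b|.
\end{equation}
The Mazur map is a uniform homeomorphism of $B_{L_1}$ onto $B_{L_2}$ and of $B_{\ell_1}$ onto $B_{\ell_2}$.
\end{lemma}

\begin{proof}
Both inequalities are unchanged when $a$ and $b$ both change sign. If $a,b\ge0$, then $|\sqrt a-\sqrt b|^2\le|\sqrt a-\sqrt b|(\sqrt a+\sqrt b)=|a-b|$, and the second inequality is an equality. If $a\ge0\ge b$, then $|a-b|=|a|+|b|$, and the inequalities read $(\sqrt{|a|}+\sqrt{|b|})^2\le2(|a|+|b|)$ and $a^2+b^2\le(|a|+|b|)^2$. Since $\|Mf\|_2^2=\|f\|_1$, $M$ is a bijection of the balls. Integrating \eqref{eq:mazur} gives $\|Mf-Mg\|_2^2\le2\|f-g\|_1$ and, by the Cauchy--Schwarz inequality, $\|M^{-1}\phi-M^{-1}\psi\|_1\le2\|\phi-\psi\|_2$ for $\phi,\psi$ in the unit ball.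
\end{proof}

From now on $\sigma$ is uniformly distributed in the cube $\{\pm1\}^N$, $\mathbb E$ is the expectation, and $|\cdot|_2$ is the norm of a Hilbert space. For $z\in\mathbb R^N$ put $\|z\|_R=\mathbb E|\sum_j\sigma_jz_j|$. We need Khintchine's inequality in the form
\begin{equation}\label{eq:khin}
\|z\|_R\le|z|_2\le\sqrt3\,\|z\|_R .
\end{equation}
To prove it let $\xi=\sum_j\sigma_jz_j$. Then $\mathbb E\xi^2=|z|_2^2$, which gives the left inequality, and $\mathbb E\xi^4=\sum_jz_j^4+3\sum_{j\ne l}z_j^2z_l^2\le3|z|_2^4$. H\"older's inequality with exponents $\frac32$ and $3$, applied to $\xi^2=|\xi|^{2/3}|\xi|^{4/3}$, gives $|z|_2^2\le(\mathbb E|\xi|)^{2/3}(3|z|_2^4)^{1/3}$, which is the right inequality.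

It follows that $L_1$, and with it every subspace, has cotype $2$: for $x_1,\dots,x_N\in L_1$,
\[
\Big(\mathbb E\Big\|\sum_j\sigma_jx_j\Big\|_1^2\Big)^{1/2}\ge\int\mathbb E\Big|\sum_j\sigma_jx_j(t)\Big|\,dt\ge\frac1{\sqrt3}\int\big|(|x_j(t)|)_j\big|_2\,dt\ge\frac1{\sqrt3}\,\big|(\|x_j\|_1)_j\big|_2 .
\]

Finally, an $\ell_1$-sum of countably many subspaces of $L_1(0,1)$ embeds isometrically in $L_1(0,1)$: split $(0,1)$ into intervals $I_j$ and place the $j$-th summand on $I_j$ by an affine change of variable and the factor $|I_j|^{-1}$. With one-dimensional summands this embeds $\ell_1$.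

\section{Property (E) and approximate retractions}\label{sec:E}

To show that a ball is not uniformly homeomorphic to $B_{\ell_2}$ we need a property of $B_{\ell_2}$ that is stated in terms of uniformly continuous maps only. The starting point is \emph{Kirszbraun's theorem}: an $L$-Lipschitz map from a subset of a Hilbert space $H_1$ to a Hilbert space $H_2$ extends to an $L$-Lipschitz map $H_1\to H_2$. A bounded uniformly continuous map need not be Lipschitz, but it is Lipschitz on every separated set. So we restrict to a fine net and extend from there; this costs an error $\varepsilon$, and is the reason for the $\varepsilon$ in (E).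

\begin{lemma}\label{lem:kirsz}
Let $A$ be a subset of a Hilbert space $H$, let $\psi:A\to B_{\ell_2}$ be uniformly continuous and $0<\varepsilon\le1$. There is a Lipschitz map $\Phi:H\to B_{\ell_2}$ with $|\Phi-\psi|_2\le\varepsilon$ on $A$.
\end{lemma}

\begin{proof}
Choose $\delta>0$ with $|\psi(a)-\psi(a')|_2\le\varepsilon/3$ whenever $|a-a'|_2\le\delta$, put $t=\delta\varepsilon/6\le\delta$, and let $\mathcal N\subset A$ be a maximal set whose distinct points are at distance at least $t$ (Zorn's lemma). Let $x\ne y$ in $\mathcal N$. If $|x-y|_2\le\delta$, then $|\psi(x)-\psi(y)|_2\le\frac\varepsilon3\le\frac\varepsilon{3t}|x-y|_2=\frac2\delta|x-y|_2$. If $|x-y|_2>\delta$, then $|\psi(x)-\psi(y)|_2\le2\le\frac2\delta|x-y|_2$. So $\psi|_{\mathcal N}$ extends to a $\frac2\delta$-Lipschitz map $H\to\ell_2$. Compose it with the nearest-point projection onto $B_{\ell_2}$, which is $1$-Lipschitz and fixes $B_{\ell_2}$, to get $\Phi:H\to B_{\ell_2}$, still $\frac2\delta$-Lipschitz and equal to $\psi$ on $\mathcal N$. For $a\in A$, maximality gives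 $x\in\mathcal N$ with $|a-x|_2\le t$, and
\[
|\Phi(a)-\psi(a)|_2\le|\Phi(a)-\Phi(x)|_2+|\psi(x)-\psi(a)|_2\le\tfrac2\delta t+\tfrac\varepsilon3=\tfrac{2\varepsilon}3 .\qedhere
\]
\end{proof}

\begin{proposition}\label{prop:E}
\begin{itemize}
\item[(i)] If $B_X$ is uniformly homeomorphic to $B_{\ell_2}$, then $X$ has \textup{(E)}.
\item[(ii)] If $W$ has \textup{(E)} and $X$ is isomorphic to a complemented subspace of $W$, then $X$ has \textup{(E)}.
\end{itemize}
\end{proposition}

\begin{proof}
(i) Let $\varphi:B_X\to B_{\ell_2}$ be a uniform homeomorphism, and let $A\subset H$, $f$ and $\varepsilon$ be as in (E). Since $f$ is bounded, after dividing $f$ and $\varepsilon$ by a constant we may assume $f(A)\subset B_X$. Choose $\varepsilon'\in(0,1]$ with $\|\varphi^{-1}(p)-\varphi^{-1}(q)\|\le\varepsilon$ whenever $|p-q|_2\le\varepsilon'$. Lemma~\ref{lem:kirsz}, applied to $\psi=\varphi\circ f$ and $\varepsilon'$, gives $\Phi$. Then $F=\varphi^{-1}\circ\Phi:H\to B_X$ is uniformly continuous and within $\varepsilon$ of $f=\varphi^{-1}\circ\psi$ on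 $A$.

(ii) There are bounded operators $T:X\to W$ and $P:W\to X$ with $PT=\mathrm{Id}_X$, and we may assume $X\neq\{0\}$. Given $f:A\to X$, apply (E) in $W$ to $T\circ f$ with tolerance $\varepsilon/\|P\|$, and compose the resulting map with $P$.
\end{proof}

Thus all of Theorem~\ref{thm:main} follows once $X$ is shown to fail (E). The next lemma is where the inclusion $X\subset L_1$ enters: the Mazur map turns $B_X\subset B_{L_1}$ into a pair of subsets of a Hilbert space, so that (E) can be applied to the identity map of $B_X$.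

\begin{lemma}\label{lem:retract}
Let $X$ be a closed subspace of $L_1(0,1)$ with \textup{(E)}, and $\varepsilon>0$. There is a bounded uniformly continuous $r:B_{L_1}\to X$ with $\|r(x)-x\|\le\varepsilon$ for all $x\in B_X$.
\end{lemma}

\begin{proof}
Apply (E) to $A=M(B_X)\subset L_2$ and $f=M^{-1}|_A:A\to B_X$, and put $r=F\circ M$. For $x\in B_X$ we have $\|r(x)-x\|=\|F(Mx)-f(Mx)\|\le\varepsilon$.
\end{proof}

\section{Lifting the cube through $\ell_1$}\label{sec:cube}

For $\sigma\in\{\pm1\}^N$ let $u_\sigma=N^{-1/2}\sigma\in S_{\ell_2^N}$. If $d(\sigma,\sigma')$ is the Hamming distance, the number of coordinates in which $\sigma$ and $\sigma'$ differ, then $|u_\sigma-u_{\sigma'}|_2=2\sqrt{d(\sigma,\sigma')/N}$. Let $S:\ell_1\to\ell_2^N$ be linear with $\|S\|\le1$, and let $h=(h_i)_i:\{\pm1\}^N\to\ell_1$ satisfy $\|h(\sigma)\|\le C$. We ask whether $Sh(\sigma)$ can be close to $u_\sigma$ for all $\sigma$, and measure this by the correlation $\mathbb E\langle Sh(\sigma),u_\sigma\rangle$. With $q_i=Se_i$, so that $|q_i|_2\le1$,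
\begin{equation}\label{eq:corr}
\mathbb E\langle Sh(\sigma),u_\sigma\rangle=\sum_i\mathbb E\,h_i(\sigma)\langle q_i,u_\sigma\rangle,\qquad\mathbb E\langle q_i,u_\sigma\rangle^2=\frac{|q_i|_2^2}N\le\frac1N .
\end{equation}
The factor $\langle q_i,u_\sigma\rangle$ can be as large as $1$, but typically it has size $N^{-1/2}$. Two examples show what decides the matter.

\begin{example}[linear liftings]\label{ex:linear}
Let $h(\sigma)=Tu_\sigma$ with $T:\ell_2^N\to\ell_1$ linear. Each $h_i$ is a linear form in $\sigma$, so $(\mathbb Eh_i^2)^{1/2}\le\sqrt3\,\mathbb E|h_i|$ by \eqref{eq:khin}. By \eqref{eq:corr} and the Cauchy--Schwarz inequality,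
\[
\mathbb E\langle Sh(\sigma),u_\sigma\rangle\le\sum_i(\mathbb Eh_i^2)^{1/2}N^{-1/2}\le\sqrt{3/N}\;\mathbb E\sum_i|h_i|\le\sqrt{3/N}\,C .
\]
In particular $ST=\mathrm{Id}$ forces $\|T\|\ge\sqrt{N/3}$.
\end{example}

\begin{example}[no continuity]\label{ex:dict}
Index $2^N$ coordinates of $\ell_1$ by the points $\tau$ of the cube, let $Se_\tau=u_\tau$ (and $Se_i=0$ otherwise), and put $h(\sigma)=e_\sigma$. Then $C=1$ and $Sh(\sigma)=u_\sigma$. Here $h_\tau$ is the indicator of the single point at which $\langle q_\tau,u_\sigma\rangle=1$, and $\|h(\sigma)-h(\sigma')\|=2$ even for neighboring vertices.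
\end{example}

So the correlation is small when each $h_i$ is spread out, in the sense that its $L_2$-norm is comparable to its $L_1$-norm, and it can be large when the $h_i$ are concentrated. We must show that uniform continuity forces the first behavior, up to a small error. The plan is to replace ``linear'' in Example~\ref{ex:linear} by ``of bounded degree'' and Khintchine's inequality by Bonami's.

For $I\subset\{1,\dots,N\}$ let $w_I(\sigma)=\prod_{j\in I}\sigma_j$. These \emph{Walsh functions} form an orthonormal basis of the real functions on the cube, so each $\phi$ has an expansion $\phi=\sum_I\hat\phi(I)w_I$ with $\mathbb E\phi^2=\sum_I\hat\phi(I)^2$. We say $\phi$ has \emph{degree at most $D$} if $\hat\phi(I)=0$ for $|I|>D$.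

\begin{lemma}[Bonami's inequality]\label{lem:bonami}
If $\phi$ has degree at most $D$, then $\mathbb E\phi^4\le9^D(\mathbb E\phi^2)^2$.
\end{lemma}

\begin{proof}
We use induction on $N$, for all $D\ge0$ at once. For constant $\phi$, which covers $N=0$ and $D=0$, there is nothing to prove. Otherwise write $\phi=\phi_0+\sigma_N\phi_1$ with $\phi_0,\phi_1$ independent of $\sigma_N$, of degrees at most $D$ and $D-1$. Odd powers of $\sigma_N$ have mean zero, so $\mathbb E\phi^2=a+b$ with $a=\mathbb E\phi_0^2$, $b=\mathbb E\phi_1^2$, and $\mathbb E\phi^4=\mathbb E\phi_0^4+6\,\mathbb E\phi_0^2\phi_1^2+\mathbb E\phi_1^4$. By the Cauchy--Schwarz inequality and the induction hypothesis, $\mathbb E\phi_0^2\phi_1^2\le3^Da\cdot3^{D-1}b$. Since $6\cdot3^{2D-1}=2\cdot9^D$,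
\[
\mathbb E\phi^4\le9^Da^2+2\cdot9^Dab+9^{D-1}b^2\le9^D(a+b)^2.\qedhere
\]
\end{proof}

Continuity is linked to degree by noise. Fix $0<\theta\le\frac12$ and let $\sigma'_j=\sigma_j\xi_j$, where the $\xi_j$ are independent signs, independent of $\sigma$, equal to $-1$ with probability $\theta$. Then $\sigma'$ is uniform, $\mathbb E\,d(\sigma,\sigma')=\theta N$, and $\mathbb E\,w_I(\sigma)w_{I'}(\sigma')=\mathbb E\,w_I(\sigma)w_{I'}(\sigma)\cdot\mathbb E\,w_{I'}(\xi)$ equals $(1-2\theta)^{|I|}$ if $I=I'$ and $0$ otherwise. Expanding the square,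
\begin{equation}\label{eq:noise}
\mathbb E|\phi(\sigma)-\phi(\sigma')|^2=\sum_I2\big(1-(1-2\theta)^{|I|}\big)\hat\phi(I)^2 .
\end{equation}
A function that changes little under noise of rate $\theta$ therefore has little weight on degrees beyond $1/\theta$, whatever $N$ is.

One difficulty remains: \eqref{eq:noise} is a statement about squares, while the hypothesis on $h$ controls sums of absolute values. The Mazur map bridges the two. We pass to $H=Mh$, which takes values in $\ell_2$, truncate its coordinates to low degree, and return with $M^{-1}$. The coordinates of the result have absolute value $G_i^2$ with $G_i$ of low degree, and Lemma~\ref{lem:bonami} says precisely that the $L_2$- and $L_1$-norms of $G_i^2$ are comparable.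

\begin{lemma}\label{lem:key}
Let $C,\eta,b>0$ and let $h:\{\pm1\}^N\to\ell_1$ satisfy $\|h(\sigma)\|\le C$ and $\|h(\sigma)-h(\sigma')\|\le\eta+b\,d(\sigma,\sigma')/N$ for all $\sigma,\sigma'$. Let $S:\ell_1\to\ell_2^N$ be linear with $\|S\|\le1$. Put $\theta=\min(\frac12,\frac\eta b)$ and $D=\lceil\frac1{2\theta}\rceil$. Then
\[
\mathbb E\langle Sh(\sigma),u_\sigma\rangle\le4\sqrt{C\eta}+3^DC\,N^{-1/2}.
\]
\end{lemma}

\begin{proof}
Let $H_i=Mh_i$, so that $h_i=H_i|H_i|$ and $\sum_iH_i^2\le C$ at every point of the cube. All expectations are finite averages, so they commute with the sums over $i$.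

\emph{Truncation.} By \eqref{eq:noise}, \eqref{eq:mazur} and the hypothesis on $h$,
\[
\sum_i\sum_I2\big(1-(1-2\theta)^{|I|}\big)\hat H_i(I)^2=\mathbb E\sum_i|H_i(\sigma)-H_i(\sigma')|^2\le2\,\mathbb E\|h(\sigma)-h(\sigma')\|\le2(\eta+b\theta)\le4\eta .
\]
All terms on the left are nonnegative. If $|I|>D$, then $2\theta|I|\ge1$, so $(1-2\theta)^{|I|}\le e^{-2\theta|I|}\le e^{-1}$ and the coefficient of $\hat H_i(I)^2$ is at least $2(1-e^{-1})\ge1$. Hence $G_i=\sum_{|I|\le D}\hat H_i(I)w_I$ and $R_i=H_i-G_i$ satisfy
\[
\mathbb E\sum_iR_i^2\le4\eta,\qquad\mathbb E\sum_iG_i^2\le\mathbb E\sum_iH_i^2\le C .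
\]

\emph{The error.} By \eqref{eq:mazur}, $\big|h_i-G_i|G_i|\big|\le(|H_i|+|G_i|)|R_i|$. Using only $|\langle q_i,u_\sigma\rangle|\le1$ and the Cauchy--Schwarz inequality in $(i,\sigma)$,
\[
\sum_i\mathbb E\,\big|h_i-G_i|G_i|\big|\,|\langle q_i,u_\sigma\rangle|\le\mathbb E\sum_i|H_i||R_i|+\mathbb E\sum_i|G_i||R_i|\le2\sqrt C\sqrt{4\eta}=4\sqrt{C\eta}.
\]

\emph{The main term.} As in Example~\ref{ex:linear}, by \eqref{eq:corr} and Lemma~\ref{lem:bonami},
\[
\sum_i\mathbb E\,G_i^2|\langle q_i,u_\sigma\rangle|\le\sum_i(\mathbb EG_i^4)^{1/2}N^{-1/2}\le3^DN^{-1/2}\sum_i\mathbb EG_i^2\le3^DC\,N^{-1/2}.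
\]
Adding the two bounds in \eqref{eq:corr} proves the lemma.
\end{proof}

In Example~\ref{ex:dict} it is the truncation that fails: there $H=h$ and $\hat H_\tau(I)=\pm2^{-N}$ for all $\tau$ and $I$, so the total weight on degrees at most $D$ is $2^{-N}\sum_{k\le D}\binom Nk$, which tends to $0$ for fixed $D$. The space $\ell_1$ cannot be replaced by $\ell_2$: take $h(\sigma)=u_\sigma$ and $S=\mathrm{Id}$ on $\ell_2^N$. The lemma does hold with $\ell_1^k$ in place of $\ell_1$, since $\ell_1^k\subset\ell_1$ and $S$ can be extended by $Se_i=0$ for $i>k$. The point of the lemma is that $D$ does not depend on $N$, and we use it in the following form.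

\begin{corollary}\label{cor:nolift}
Let $C,\gamma>0$ and let $\rho:[0,\infty)\to[0,\infty)$ be nondecreasing with $\rho(t)\to0$ as $t\to0$. There is $N_0=N_0(C,\gamma,\rho)$ with the following property. If $N\ge N_0$, $Y$ is $\ell_1$ or some $\ell_1^k$, $S:Y\to\ell_2^N$ is linear with $\|S\|\le1$, and $h:\{\pm1\}^N\to Y$ satisfies $\|h(\sigma)\|\le C$ and $\|h(\sigma)-h(\sigma')\|\le\rho(|u_\sigma-u_{\sigma'}|_2)$ for all $\sigma,\sigma'$, then $\mathbb E\langle Sh(\sigma),u_\sigma\rangle<\gamma$.
\end{corollary}

\begin{proof}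
Choose $\eta>0$ with $4\sqrt{C\eta}\le\gamma/2$, then $\tau>0$ with $\rho(2\sqrt\tau)\le\eta$, and put $b=2C/\tau$. If $d(\sigma,\sigma')/N\le\tau$, then $\|h(\sigma)-h(\sigma')\|\le\rho(2\sqrt\tau)\le\eta$; otherwise $\|h(\sigma)-h(\sigma')\|\le2C\le b\,d(\sigma,\sigma')/N$. So Lemma~\ref{lem:key} applies, with $D$ depending only on $C,\gamma,\rho$. Take $N_0$ with $3^DCN_0^{-1/2}<\gamma/2$.
\end{proof}

\section{Sums of graphs and the proof of Theorem~\ref{thm:main}}\label{sec:graphs}

We need a subspace of $L_1$ for which an approximate retraction produces the liftings that Corollary~\ref{cor:nolift} forbids. Let $Q:Y\to Z$ be a bounded surjection and $\lambda>0$ small, and consider the graph $G=\{(\lambda y,Qy):y\in Y\}$ in $Y\oplus_1Z$. The point $(0,z)$ is within $\lambda\|y\|$ of $(\lambda y,z)\in G$ for any $y$ with $Qy=z$. A uniformly continuous $r$ that nearly fixes $B_G$, and whose modulus is small at scale $\lambda$, must therefore send $(0,z)$ to a point of $G$ with second coordinate near $z$; the first coordinate of that point, divided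 by $\lambda$, is an approximate lifting of $z$. The modulus of $r$ is not known in advance, so we provide graphs for arbitrarily small $\lambda$ and take their $\ell_1$-sum.

Precisely, for $j$ in a countable set let $Q_j:Y_j\to Z_j$ be a bounded operator between Banach spaces, let $\lambda_j>0$, and let $\kappa_j>0$ be such that each $z\in Z_j$ equals $Q_jy$ for some $y$ with $\|y\|\le\kappa_j\|z\|$. Put
\[
G_j=\{(\lambda_jy,Q_jy):y\in Y_j\},\qquad X=\Big(\bigoplus_jG_j\Big)_1\subset U=\Big(\bigoplus_j(Y_j\oplus_1Z_j)\Big)_1 .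
\]
Each $G_j$ is the graph of the bounded operator $\lambda_j^{-1}Q_j$, hence closed, and so $X$ is closed in $U$.

\begin{lemma}\label{lem:block}
Let $r:B_U\to X$ have modulus $\Omega$ and satisfy $\|r(a)\|\le\beta$ on $B_U$ and $\|r(x)-x\|\le\varepsilon$ on $B_X$. If $\lambda_j\kappa_j\le1$, there is $g:\frac12B_{Z_j}\to Y_j$ such that for all $z,z'$
\[
\|g(z)\|\le\frac\beta{\lambda_j},\qquad\|g(z)-g(z')\|\le\frac{\Omega(\|z-z'\|)}{\lambda_j},\qquad\|Q_jg(z)-z\|\le\varepsilon+\Omega\big(\tfrac12\lambda_j\kappa_j\big).
\]
\end{lemma}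

\begin{proof}
For $\|z\|\le\frac12$ let $a(z)\in B_U$ have $j$-th block $(0,z)$ and all other blocks $0$; thus $\|a(z)-a(z')\|=\|z-z'\|$. The $j$-th block of $r(a(z))$ lies in $G_j$, so it is $(\lambda_jg(z),Q_jg(z))$ for a unique $g(z)\in Y_j$. Passing to a block, and then to one of its two coordinates, does not increase norms; the first coordinate gives the first two estimates. Choose $y$ with $Q_jy=z$ and $\|y\|\le\kappa_j/2$, and let $x\in X$ have $j$-th block $(\lambda_jy,z)$ and all other blocks $0$. Then $\|x\|\le\frac12\lambda_j\kappa_j+\frac12\le1$ and $\|a(z)-x\|\le\frac12\lambda_j\kappa_j$, so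
\[
\|r(a(z))-x\|\le\|r(a(z))-r(x)\|+\|r(x)-x\|\le\Omega\big(\tfrac12\lambda_j\kappa_j\big)+\varepsilon .
\]
The second coordinate of the $j$-th block of $r(a(z))-x$ is $Q_jg(z)-z$.
\end{proof}

The vector $y$ is chosen with no regard to continuity in $z$; it serves only to locate $r(a(z))$.

\subsection*{The space $X$}
We want $Z_j$ close to Euclidean and $U\subset\ell_1$. Let $V_N=(\mathbb R^N,\|\cdot\|_R)$. By \eqref{eq:khin} it is $\sqrt3$-isomorphic to $\ell_2^N$, and $z\mapsto(2^{-N}\sum_j\sigma_jz_j)_\sigma$ embeds it isometrically in $\ell_1^{2^N}$.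

Let $q_1,\dots,q_{k_N}$ be points of $S_{\ell_2^N}$ such that every point of $S_{\ell_2^N}$ is within $\frac12$ of one of them, and define $Q_N:\ell_1^{k_N}\to\mathbb R^N$ by $Q_Ne_i=q_i$. Then $|Q_Ny|_2\le\|y\|$. Every $z$ equals $Q_Ny$ for some $y$ with $\|y\|\le2|z|_2$. Indeed, put $z_0=z$; given $z_l\ne0$, pick $i_l$ with $\big|z_l/|z_l|_2-q_{i_l}\big|_2\le\frac12$ and put $z_{l+1}=z_l-|z_l|_2\,q_{i_l}$, stopping if some $z_l$ is $0$. Then $|z_l|_2\le2^{-l}|z|_2$, and $y=\sum_l|z_l|_2\,e_{i_l}$ works. Since $2|z|_2\le2\sqrt3\,\|z\|_R$, the operator $Q_N:\ell_1^{k_N}\to V_N$ admits the constant $\kappa=4$ for every $N$. For $n,N\ge1$ let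
\[
F_{n,N}=\{(2^{-n}y,Q_Ny):y\in\ell_1^{k_N}\},\qquad X=\Big(\bigoplus_{n,N}F_{n,N}\Big)_1\subset U=\Big(\bigoplus_{n,N}\big(\ell_1^{k_N}\oplus_1V_N\big)\Big)_1 .
\]
Each summand of $U$ is isometric to a subspace of a finite-dimensional $\ell_1$-space, so $U$ is isometric to a closed subspace of $\ell_1$, and $X$ is a closed infinite-dimensional subspace of $\ell_1\subset L_1(0,1)$ and an $\ell_1$-sum of finite-dimensional spaces.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
By Proposition~\ref{prop:E} it suffices to show that $X$ fails (E). Suppose $X$ has (E). Lemma~\ref{lem:retract} with $\varepsilon=\frac1{16}$, restricted to $B_U$, gives $r:B_U\to X$ with a bound $\beta>0$ and a modulus $\Omega$ tending to $0$ at $0$. Fix $n\ge2$ with $\Omega(2^{1-n})\le\frac1{16}$. For each $N$, Lemma~\ref{lem:block} applies to the block $(n,N)$, where $\lambda=2^{-n}$, $\kappa=4$, $\lambda\kappa\le1$ and $\frac12\lambda\kappa=2^{1-n}$. It yields $g:\frac12B_{V_N}\to\ell_1^{k_N}$ with $\|Q_Ng(z)-z\|_R\le\frac18$, hence $|Q_Ng(z)-z|_2\le\frac{\sqrt3}8<\frac14$.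

Since $\|\frac12u_\sigma\|_R\le\frac12$, we may put $h(\sigma)=g(\frac12u_\sigma)$. Then $\|h(\sigma)\|\le2^n\beta$, and $\|h(\sigma)-h(\sigma')\|\le2^n\Omega(\frac12|u_\sigma-u_{\sigma'}|_2)$ because $\|\cdot\|_R\le|\cdot|_2$. Moreover
\[
\langle Q_Nh(\sigma),u_\sigma\rangle=\tfrac12+\langle Q_Nh(\sigma)-\tfrac12u_\sigma,u_\sigma\rangle\ge\tfrac14\qquad\text{for all }\sigma .
\]
The data $C=2^n\beta$, $\rho(t)=2^n\Omega(t/2)$ and $\gamma=\frac14$ do not depend on $N$, because one map $r$ serves all blocks and $n$ was fixed first. With $S=Q_N$ and $N\ge N_0(C,\gamma,\rho)$ this contradicts Corollary~\ref{cor:nolift}.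
\end{proof}

\begin{remark}
Both indices are needed. For fixed $n$, the norm $2^{-n}\|y\|+\|Q_Ny\|_R$ lies between $2^{-n}\|y\|$ and $2\|y\|$, so $(\bigoplus_NF_{n,N})_1$ is isomorphic to $\ell_1$ and has (E). For fixed $N$, see Remark~\ref{rem:linear}.
\end{remark}

\section{The spaces $X_Q$: proof of Theorem~\ref{thm:family}}\label{sec:family}

The space $X_Q$ is a sum of graphs in the sense of Section~\ref{sec:graphs}, with $\lambda_n=2^{-n}$, $Q_n=Q$, and $\kappa_n=\kappa$ given by the open mapping theorem. The space $U=(\bigoplus_n(\ell_1\oplus_1Z))_1$ is an $\ell_1$-sum of subspaces of $L_1(0,1)$, so it embeds isometrically in $L_1(0,1)$. The implication (a)$\Rightarrow$(b) is Proposition~\ref{prop:E}(i).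

\subsection*{(b)$\Rightarrow$(c): from an approximate lifting to an exact one}
Take $r$ from Lemma~\ref{lem:retract} with $\varepsilon=\frac18$, restricted to $B_U$, with modulus $\Omega$. Fix $n$ with $2^{-n}\kappa\le1$ and $\Omega(2^{-n}\kappa)\le\frac18$. Lemma~\ref{lem:block} gives a bounded uniformly continuous $g:\frac12B_Z\to\ell_1$ with $\|Qg(z)-z\|\le\frac14$. Then $h(z)=2g(z/2)$ is bounded and uniformly continuous on $B_Z$, and $\|Qh(z)-z\|\le\frac12$. We remove the error by iteration. For $z\in B_Z$ put $z_0=z$ and $z_{l+1}=2(z_l-Qh(z_l))\in B_Z$; by induction each $z_l$ is a uniformly continuous function of $z$. Since $h$ is bounded, $s(z)=\sum_{l\ge0}2^{-l}h(z_l)$ converges uniformly, so $s$ is uniformly continuous, and $Qs(z)=\sum_l(2^{-l}z_l-2^{-l-1}z_{l+1})=z$.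

\subsection*{Homogeneous maps}
For (c)$\Rightarrow$(a) the lifting has to be applied in infinitely many blocks at once, and the errors must be summable. This calls for an estimate that scales with the size of the block. A map $\Theta$ is \emph{positively homogeneous} if $\Theta(tv)=t\Theta(v)$ for $t\ge0$.

\begin{lemma}[radial extension]\label{lem:radial}
Let $V,W$ be normed spaces and $\gamma:S_V\to W$ uniformly continuous with $\|\gamma\|\le c$. Put $\bar\gamma(v)=\|v\|\gamma(v/\|v\|)$ for $v\neq0$ and $\bar\gamma(0)=0$. For every $\alpha>0$ there is $\lambda$ such that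
\begin{equation}\label{eq:radial}
\|\bar\gamma(v)-\bar\gamma(v')\|\le\alpha\|v'\|+\lambda\|v-v'\|\qquad\text{for all }v,v'\in V.
\end{equation}
In particular $\bar\gamma$ is uniformly continuous on $B_V$.
\end{lemma}

\begin{proof}
For nonzero $v,v'$ in any normed space,
\begin{equation}\label{eq:unit}
\|v'\|\,\Big\|\frac v{\|v\|}-\frac{v'}{\|v'\|}\Big\|=\Big\|\frac{\|v'\|}{\|v\|}v-v'\Big\|\le\big|\|v'\|-\|v\|\big|+\|v-v'\|\le2\|v-v'\|.
\end{equation}
Let $\lambda_0$ correspond to $\gamma$ and $\alpha$ in Lemma~\ref{lem:affine}(ii). Writing $\bar\gamma(v)-\bar\gamma(v')=(\|v\|-\|v'\|)\gamma(v/\|v\|)+\|v'\|\big(\gamma(v/\|v\|)-\gamma(v'/\|v'\|)\big)$ and using \eqref{eq:unit}, we get \eqref{eq:radial} with $\lambda=c+2\lambda_0$. If $v$ or $v'$ is $0$, the left side of \eqref{eq:radial} is at most $c\|v-v'\|$. The last assertion follows from the converse in Lemma~\ref{lem:affine}(ii).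
\end{proof}

\begin{lemma}\label{lem:normalize}
Let $\Theta:V\to W$ be a positively homogeneous bijection between normed spaces such that $\Theta$ and $\Theta^{-1}$ are uniformly continuous on the unit balls. Then $B_V$ and $B_W$ are uniformly homeomorphic.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:affine}(i) and homogeneity there is $a>0$ with $\|\Theta(v)\|\le a\|v\|$ and $\|\Theta^{-1}(w)\|\le a\|w\|$. Hence $\|\Theta(v)\|\ge1/a$ on $S_V$, and by \eqref{eq:unit} the map $\gamma(v)=\Theta(v)/\|\Theta(v)\|$ satisfies $\|\gamma(v)-\gamma(v')\|\le2a\|\Theta(v)-\Theta(v')\|$ on $S_V$. So $\gamma:S_V\to S_W$ is uniformly continuous, and by symmetry so is $\gamma'(w)=\Theta^{-1}(w)/\|\Theta^{-1}(w)\|$. By homogeneity $\Theta^{-1}(\gamma(v))$ is a positive multiple of $v$, so $\gamma'(\gamma(v))=v$, and by symmetry $\gamma(\gamma'(w))=w$. The radial extensions $\bar\gamma$ and $\bar\gamma'$ preserve norms, are inverse to each other, and are uniformly continuous on the unit balls by Lemma~\ref{lem:radial}.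
\end{proof}

\subsection*{(c)$\Rightarrow$(a): straightening the graphs}
By Lemma~\ref{lem:affine}(i), $\|s\|\le c$ for some $c$. Let $g:Z\to\ell_1$ be the radial extension of $s|_{S_Z}$. It is positively homogeneous, $Qg(z)=z$ and $\|g(z)\|\le c\|z\|$. Identify $X_Q$ with the space of sequences $y=(y_n)$ in $\ell_1$ with $\|y\|=\sum_n(2^{-n}\|y_n\|+\|Qy_n\|)<\infty$. This norm sees the part $y_n-g(Qy_n)\in\ker Q$ with weight $2^{-n}$ and the part $g(Qy_n)$ with weight about $1$. To compare it with the norm of $\ell_1(\ell_1)=(\bigoplus_n\ell_1)_1$ we rescale the two parts accordingly: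
\[
\Theta(y)=(v_n),\qquad v_n=2^{-n}\big(y_n-g(Qy_n)\big)+g(Qy_n)=2^{-n}y_n+(1-2^{-n})\,g(Qy_n).
\]
Then $Qv_n=Qy_n$, so $y_n$ is recovered from $v_n$ by $2^{-n}y_n=v_n-(1-2^{-n})g(Qv_n)$. Conversely, if $y_n$ is defined from an arbitrary $v_n\in\ell_1$ by this formula, then $2^{-n}Qy_n=2^{-n}Qv_n$, and therefore $2^{-n}y_n+(1-2^{-n})g(Qy_n)=v_n$. Moreover, using $\|Q\|\le1$ in the second estimate,
\[
\|v_n\|\le(1+c)\big(2^{-n}\|y_n\|+\|Qy_n\|\big),\qquad2^{-n}\|y_n\|+\|Qy_n\|\le(2+c)\|v_n\|.
\]
So $\Theta$ is a positively homogeneous bijection of $X_Q$ onto $\ell_1(\ell_1)$.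

Let $\alpha>0$ and take $\lambda$ as in \eqref{eq:radial} for $g$. For $y,y'\in B_{X_Q}$,
\[
\|\Theta(y)-\Theta(y')\|\le\sum_n\big(2^{-n}\|y_n-y_n'\|+\alpha\|Qy_n'\|+\lambda\|Q(y_n-y_n')\|\big)\le\alpha+(1+\lambda)\|y-y'\|,
\]
and for $v,v'\in B_{\ell_1(\ell_1)}$,
\[
\|\Theta^{-1}(v)-\Theta^{-1}(v')\|\le\sum_n\big(\|v_n-v_n'\|+\alpha\|Qv_n'\|+(\lambda+1)\|Q(v_n-v_n')\|\big)\le\alpha+(2+\lambda)\|v-v'\|.
\]
Here the $\ell_1$-structure of the sum is what turns $\sum_n\alpha\|Qy_n'\|$ into $\alpha$. By Lemmas~\ref{lem:affine}(ii) and~\ref{lem:normalize}, $B_{X_Q}$ is uniformly homeomorphic to the ball of $\ell_1(\ell_1)=\ell_1$, and hence to $B_{\ell_2}$ by Lemma~\ref{lem:mazur}.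

\begin{remark}\label{rem:linear}
If $Q$ has a bounded linear right inverse, take it for $g$; then $\Theta$ is linear and $X_Q$ is isomorphic to $\ell_1$. The same formulas, applied to a linear right inverse of $Q_N:\ell_1^{k_N}\to V_N$, show that $(\bigoplus_nF_{n,N})_1$ is isomorphic to $\ell_1$ for each fixed $N$. By Example~\ref{ex:linear} and \eqref{eq:khin}, the norm of such an inverse is at least $\sqrt{N/3}$.
\end{remark}

\subsection*{When (c) holds and when it fails}
Let $T:\ell_1\to Z$ be an isomorphism. Choose $y_i$ with $Qy_i=Te_i$ and $\|y_i\|\le\kappa\|T\|$, and define the bounded operator $R:\ell_1\to\ell_1$ by $Re_i=y_i$. Then $QR=T$, so $s=RT^{-1}$ is a linear right inverse of $Q$ and (c) holds.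

Suppose now that $Z$ contains uniformly complemented $\ell_2^N$'s, with $K,J_N,P_N$ as in the definition, and that $s$ is as in (c), with bound $C>0$ and modulus $\rho$. Put $h(\sigma)=s(J_Nu_\sigma)$ and $S=K^{-1}P_NQ$. Then $\|S\|\le1$, $\|h(\sigma)\|\le C$, $\|h(\sigma)-h(\sigma')\|\le\rho(|u_\sigma-u_{\sigma'}|_2)$ since $\|J_N\|\le1$, and $Sh(\sigma)=K^{-1}P_NJ_Nu_\sigma=K^{-1}u_\sigma$. Thus $\mathbb E\langle Sh(\sigma),u_\sigma\rangle=1/K$ for every $N$, contradicting Corollary~\ref{cor:nolift} with $\gamma=1/K$. So (c) fails.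

For $Z\cong\ell_2$ the hypothesis is verified directly: if $T:\ell_2\to Z$ is an isomorphism with $\|T\|\le1$, let $J_N$ be its restriction to $\ell_2^N$ and $P_N$ the composition of $T^{-1}$ with the orthogonal projection onto $\ell_2^N$. By \eqref{eq:khin} the closed span of a sequence of independent random signs in $L_1(0,1)$ is such a $Z$.

For a general infinite-dimensional reflexive $Z\subset L_1(0,1)$ we quote three theorems. A space has \emph{non-trivial type} if for some $p>1$ and $c$ the inequality $(\mathbb E\|\sum_j\sigma_jx_j\|^p)^{1/p}\le c(\sum_j\|x_j\|^p)^{1/p}$ holds for all finite sequences; this is true of $L_p$ for $1<p<\infty$ and passes to isomorphs of subspaces. A space $Z$ is \emph{K-convex} if the projections onto degree one, $f\mapsto\sum_j\sigma_j\,\mathbb E[\sigma_jf]$, are bounded on $L_2(\{\pm1\}^N;Z)$ uniformly in $N$. A reflexive subspace $Z$ of $L_1(0,1)$ embeds isomorphically in $L_p$ for some $1<p<\infty$ \cite{Rosenthal}, so it has non-trivial type; a space of non-trivial type is K-convex \cite{Pisier}; and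 an infinite-dimensional K-convex space contains uniformly complemented $\ell_2^N$'s \cite{FTJ}. This completes the proof of Theorem~\ref{thm:family}.\qed

\begin{thebibliography}{9}

\bibitem{FTJ} Figiel and Tomczak-Jaegermann, Israel J. Math., 1979.

\bibitem{Pisier} Pisier, Ann. of Math., 1982.

\bibitem{Rosenthal} Rosenthal, Ann. of Math., 1973.

\end{thebibliography}
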